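# Duals of algebraic matroids: characteristic zero against characteristic $p$

## 1. Duality holds in characteristic zero and fails in every prime characteristic

Let $F$ be a field. A matroid $M$ on a finite set $E$ is *algebraic over $F$* if there are an extension field $K$ of $F$ and a map $\phi:E\to K$ such that $I\subseteq E$ is independent in $M$ if and only if $\phi$ is injective on $I$ and $\phi(I)$ is algebraically independent over $F$. The *dual* $M^*$ is the matroid on $E$ whose bases are the complements of the bases of $M$. The lecture proves the following.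

**Theorem A.** Let $F$ be a field of characteristic $0$. If $M$ is algebraic over $F$, then $M^*$ is algebraic over $F$.

**Theorem B.** For every prime $p$ there is a matroid $M=M_p$ with $4p+8$ elements and rank $4p+3$ which is algebraic over every field of characteristic $p$, while its dual $M^*$, of rank $5$, is not algebraic over any field, of any characteristic.

**Corollary C.** Let $k$ be $0$ or a prime. The class of matroids that are algebraic over some field of characteristic $k$ is closed under duality if and only if $k=0$. For a fixed field $F$, the class of matroids algebraic over $F$ is closed under duality if and only if $\operatorname{char}F=0$.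

The corollary is immediate: Theorem A gives closure in characteristic $0$, and in characteristic $p$ the matroid $M_p$ lies in both classes while its dual lies in neither.

In plain words: take finitely many elements of a field extension and record which subsets are algebraically independent. Complement all the bases. Can the new list of bases also be realized by elements of a field extension, in the same characteristic? In characteristic $0$ yes, over the very same $F$. In characteristic $p$ no, and the failure is total: $M_p$ can be realized over every field of characteristic $p$, but $M_p^*$ over no field at all. For $p=2$ the matroid has $16$ elements, rank $11$, and a dual of rank $5$; we shall write its $16$ elements down explicitly.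

## 2. Matroids from transcendence degree

If $\phi$ represents $M$ over $F$, the rank of $A\subseteq E$ is $r(A)=\operatorname{trdeg}_F F(\phi(A))$.

Some small examples. The family $x,y,x+y$ in $F(x,y)$ represents the uniform matroid $U_{2,3}$: any two elements are independent, all three are not. Its dual is $U_{1,3}$, represented by the constant family $t,t,t$ in $F(t)$. This is why the definition asks that $\phi$ be injective on $I$: a repeated element counts as dependent. The family $x,y,x+y,xy$ represents $U_{2,4}$, which is its own dual. An element algebraic over $F$ is a loop.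

We need three textbook formulas. For $A\subseteq E$, the largest possible $|A\setminus B|$ over bases $B$ is $|A|-\min_B|A\cap B|=|A|-(r(M)-\max_B|B\setminus A|)$. Hence the rank function $r^*$ of $M^*$ is
$$r^*(A)=|A|-\bigl(r(M)-r(E\setminus A)\bigr).\tag{1}$$
The contraction $M/Z$ is the matroid on $E\setminus Z$ with rank function $r_{M/Z}(A)=r(A\cup Z)-r(Z)$. Apply (1) to $M/(E\setminus X)$: for $A\subseteq X$ one gets $|A|-(r(M)-r(E\setminus X))+(r(E\setminus A)-r(E\setminus X))=r^*(A)$. Hence
$$M^*|X=(M/(E\setminus X))^*.\tag{2}$$
Finally, additivity of transcendence degree gives the field-theoretic meaning of contraction: if $\phi$ represents $M$ over $F$, and $L$ is the algebraic closure of $F(\phi(Z))$ in an algebraically closed field containing $K$, then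
$$\phi|_{E\setminus Z}\text{ represents }M/Z\text{ over }L.\tag{3}$$
So restricting the dual means making part of $M$ into constants. All of Section 9 rests on this.

## 3. Characteristic zero: differentials and the Nullstellensatz

This section proves Theorem A. The plan is to make $M$ linear, dualize there, and then come back to $F$.

**Step 1.** *Algebraic independence becomes linear independence.* Let $K/F$ be an extension in characteristic $0$ and $x_1,\dots,x_n\in K$. We claim that the family $x_1,\dots,x_n$ is algebraically independent over $F$ if and only if $dx_1,\dots,dx_n\in\Omega_{K/F}$ are linearly independent over $K$ (see Eisenbud, *Commutative Algebra*, Thm 16.14).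

If the $x_i$ are dependent, choose a nonzero polynomial $f$ over $F$ of least total degree with $f(x)=0$. It is not constant, so, as the characteristic is $0$, some $\partial_if$ is a nonzero polynomial. It has smaller degree, so $\partial_if(x)\ne0$. Applying $d$ to $f(x)=0$ gives $\sum_j\partial_jf(x)\,dx_j=0$, a nontrivial linear relation. If the $x_i$ are independent, extend them to a transcendence basis $T$ of $K/F$. The derivation $\partial/\partial x_i$ of $F(T)$ extends to a derivation $D_i$ of $K$, because $K/F(T)$ is algebraic and separable. By the universal property, $D_i$ factors through a $K$-linear map $\Omega_{K/F}\to K$ which sends $dx_i$ to $1$ and $dx_j$ to $0$ for $j\ne i$. Hence the $dx_j$ are linearly independent.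

So if $\phi:E\to K$ represents $M$, then $e\mapsto d\phi(e)$ represents $M$ linearly over $K$.

**Step 2.** *Dualize.* Let $M$ be represented by the columns of a matrix $A$ over $K$ with $r(M)$ rows, and let $A^\perp$ be a matrix whose rows form a basis of $\ker A$. A set $B$ of size $r(M)$ is a basis iff no nonzero vector of $\ker A$ is supported on $B$, that is, iff restriction of $\ker A$ to the coordinates in $E\setminus B$ is injective. Since $\dim\ker A=|E\setminus B|$, this says that the columns of $A^\perp$ indexed by $E\setminus B$ form a basis. So $A^\perp$ represents $M^*$ over $K$.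

**Step 3.** *Descend to $\overline{\mathbb Q}$.* Put $r=r(M^*)$ and $n=|E|$. A linear representation of $M^*$ is an $r\times n$ matrix of unknowns which, with one more unknown $w$, solves
$$\det\nolimits_B=0\ \ (B\text{ an }r\text{-set, not a basis}),\qquad w\prod_{B\text{ basis}}\det\nolimits_B=1 .$$
These equations have integer coefficients and a solution in $\overline K\supseteq\overline{\mathbb Q}$. If there were no solution in $\overline{\mathbb Q}$, the Nullstellensatz would write $1$ as a combination of the equations with polynomial coefficients over $\overline{\mathbb Q}$; evaluating at the solution in $\overline K$ gives $1=0$. So $M^*$ is linear over $\overline{\mathbb Q}\subseteq\overline F$.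

**Step 4.** *From linear back to algebraic.* Read the representing vectors as linear forms in $\overline F(T_1,\dots,T_r)$. Linearly independent linear forms are part of a coordinate system, hence algebraically independent over $\overline F$; a linear relation is an algebraic relation. Independence over $\overline F$ and over $F$ agree because $\overline F/F$ is algebraic. So $M^*$ is algebraic over $F$, which proves Theorem A. $\square$

## 4. Sums, products, and what linear algebra cannot see in characteristic $p$

The sensible first try for characteristic $p$ is the same route. It breaks at Step 1, and not only for the cheap reason that $d(x^p)=0$. Here is an example with $p=2$ which also fixes notation. In $\mathbb F_2(x,y,w)$ consider the seven monomials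
$$X:x,\quad Y:y,\quad N:x/y,\quad O:w,\quad U:wx,\quad V:wy,\quad A_1:wxy .$$
The elements $wxy,\ w,\ x/y$ are algebraically independent over $\mathbb F_2$, since $\frac{wxy}{w}\cdot\frac xy=x^2$, so $x$ and then $y$ are algebraic over the field they generate. But
$$\frac{d(wxy)}{wxy}=\frac{dw}w+\frac{dx}x+\frac{dy}y=\frac{dw}w+\frac{d(x/y)}{x/y},$$
because $-1=1$. The differentials are dependent and the elements are not.

Another choice of linear representation does not help. Fix a prime $p$ and the label set
$$\Gamma=\{O,U,V,X,Y,N\}\cup\{A_1,\dots,A_{p-1}\}\cup\{B_2,\dots,B_{p-1}\},\qquad|\Gamma|=2p+3,$$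
put $B_1:=U$, and define integer vectors
$$v_X=(1,0,0),\ v_Y=(0,1,0),\ v_N=(1,-1,0),\ v_O=(0,0,1),\ v_U=(1,0,1),\ v_V=(0,1,1),$$
$$v_{B_n}=(n,0,1),\qquad v_{A_n}=(n,1,1).$$
Let $R$ be the matroid of these vectors reduced mod $p$, over $\mathbb F_p$, and let $S$ be their matroid over $\mathbb Q$. Both have rank $3$. They satisfy
$$v_X-v_Y=v_N,\quad v_O+v_X=v_U,\quad v_O+v_Y=v_V,\quad v_U-v_V=v_N,\tag{4}$$
$$v_{A_n}=v_{B_n}+v_Y=v_V+nv_X,\qquad v_{B_{n+1}}=v_{A_n}+v_N=v_O+(n+1)v_X.\tag{5}$$
Modulo $p$ we have $v_{A_{p-1}}=(-1,1,1)=v_O-v_N$, so $\{A_{p-1},O,N\}$ has rank $2$ in $R$. Over $\mathbb Q$, $(p-1,1,1)$ in the span of $(0,0,1)$ and $(1,-1,0)$ would force $p-1=-1$, so $\{A_{p-1},O,N\}$ has rank $3$ in $S$. For $p=2$ the vectors of $R$ are the seven nonzero vectors of $\mathbb F_2^3$.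

*In a linear representation the characteristic decides which of the two happens.* Suppose vectors $y_\gamma$ over a field represent $S$ or $R$. Scale so that $y_U=y_O+y_X$ and $y_V=y_O+y_Y$. Then $y_N$ lies in $\langle y_X,y_Y\rangle\cap\langle y_U,y_V\rangle$, which is spanned by $y_U-y_V=y_X-y_Y$. By induction along (5), $y_{A_n}$ is proportional to $y_O+y_Y+ny_X$ and $y_{B_n}$ to $y_O+ny_X$: each lies on two distinct known lines, where a "line" is the span of two vectors, and the displayed vector lies on both. So $\{A_{p-1},O,N\}$ has rank $2$ iff $y_Y+(p-1)y_X$ is proportional to $y_X-y_Y$, that is, iff $p=0$ in the field. Hence $S$ is not linear over any field of characteristic $p$.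

Yet $S$ is algebraic over every field, by the monomials $x^ay^bw^c$ with exponent vectors $(a,b,c)=v_\gamma$: monomials are algebraically independent iff their exponent vectors are linearly independent over $\mathbb Q$. So for $M=S$ in characteristic $p$ there is no linear representation to dualize.

The matroid $S$ is not itself a counterexample; we shall see in Section 8 that $S^*$ is again represented by monomials. What we learn is that characteristic $p$ has two realizations of the basic configuration: by sums, where $\{A_{p-1},O,N\}$ is dependent, and by products, where it is independent. The strategy for Theorem B follows. We show that in an algebraic matroid the two kinds of behavior cannot be linked through a chain of configurations in which neighbors share a line. Then we build $M$ so that $M^*$ contains exactly such a chain.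

## 5. Flats, quadrangles, chains

Suppose some matroid is represented over $F$ by $\psi:E\to K$. We may enlarge $K$ to be algebraically closed and then replace $F$ by its algebraic closure in $K$; algebraic independence does not change. In Sections 5 and 6, $F\subseteq K$ are such algebraically closed fields of arbitrary characteristic.

**Definition.** A *flat* is an algebraically closed subfield $P$ of $K$ containing $F$, of finite transcendence degree $r(P)$ over $F$, called its rank. Flats of rank $1,2,3$ are *points*, *lines*, *planes*. Write $\operatorname{cl}$ for the algebraic closure in $K$ of the field generated over $F$, and $P\vee P'=\operatorname{cl}(P\cup P')$.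

Nested flats of equal rank are equal, and intersections of flats are flats. Moreover
$$r(P\cap P')\le r(P)+r(P')-r(P\vee P').\tag{6}$$
Indeed, extend a transcendence basis of $P\cap P'$ by a set $J$ to one of $P$. Then $P\vee P'=\operatorname{cl}(P'\cup J)$ and $|J|=r(P)-r(P\cap P')$. Consequently two distinct lines meet in at most one point, two distinct planes meet in rank at most $2$, and a line not contained in a plane meets it in at most one point. (To say that a line meets something in a point means that the intersection has rank $1$; the intersection may also be just $F$.)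

Note what (6) does not give: two lines in a plane need not meet. In characteristic $0$, take $\operatorname{cl}(x,y)$ and $\operatorname{cl}(w,xw+y)$ in $\operatorname{cl}(x,y,w)$, with $x,y,w$ independent. The derivation $D$ over $F$ with $Dx=1$, $Dy=-w$, $Dw=0$ kills $w$ and $xw+y$, hence the whole second line. On an element $s$ of the first line it is $s_x-ws_y$, with $s_x,s_y\in\operatorname{cl}(x,y)$ the partial derivatives. If $s$ is on both lines, then $s_x=ws_y$ with $w$ transcendental over $\operatorname{cl}(x,y)$, so $s_x=s_y=0$ and $s\in F$.

**Definition.** The *label lines* are the four sets $XYN,\ OXU,\ OYV,\ UVN$. Each of the six labels lies on exactly two label lines, and two label lines share exactly one label. A *quadrangle* $k$ consists of six distinct points $k_O,k_U,k_V,k_X,k_Y,k_N$ with join of rank $3$, its *plane*, such that the three points of each label line have join of rank $2$; this join is *the line of* that label line.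

Two examples, with $x,y,w$ algebraically independent over $F$ and $K\supseteq\operatorname{cl}(x,y,w)$. In the order $X,Y,N,O,U,V$, the *additive* quadrangle consists of the closures of $x,\ y,\ x-y,\ w,\ w+x,\ w+y$, and the *multiplicative* one of the closures of $x,\ y,\ x/y,\ w,\ wx,\ wy$. The collinearities are (4), written additively and multiplicatively.

Three facts about a quadrangle $k$ will be used all the time.

(a) *The four lines are distinct.* If two coincide, five of the points are on one line. The sixth label lies on a label line together with two of the other five labels, so the sixth point is on that line too, contradicting rank $3$.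

(b) *If a label $\gamma$ is not on the label line $\Lambda$, then $k_\gamma$ is not on the line of $\Lambda$.* Take a label line $\Lambda'$ through $\gamma$. It shares a label $\tau\ne\gamma$ with $\Lambda$. If $k_\gamma$ were on the line of $\Lambda$, then so would be the distinct points $k_\gamma,k_\tau$, and the lines of $\Lambda$ and $\Lambda'$ would coincide, contradicting (a).

(c) *$k_Y$ and $k_N$ are not on $\operatorname{cl}(k_V,k_X)$.* Otherwise $\operatorname{cl}(k_V,k_X)$ contains two points of the line of $XYN$, so it is that line, and $k_V$ is on it, contradicting (b).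

**Definition.** A *chain* for $k$ consists of points $A_1,\dots,A_{p-1},B_2,\dots,B_{p-1}$ such that, with $B_1:=k_U$,
$$A_n\subseteq\operatorname{cl}(B_n,k_Y)\cap\operatorname{cl}(k_V,k_X)\quad(1\le n\le p-1),$$
$$B_{n+1}\subseteq\operatorname{cl}(A_n,k_N)\cap\operatorname{cl}(k_O,k_X)\quad(1\le n\le p-2).$$

(d) *The two lines in each intersection are distinct lines; hence $k$ has at most one chain.* All $B_n$ are on $\operatorname{cl}(k_O,k_X)$, the line of $OXU$; by (b) it does not contain $k_Y$. So $B_n\ne k_Y$, and $\operatorname{cl}(B_n,k_Y)$ is a line, different from $\operatorname{cl}(k_V,k_X)$ because the latter does not contain $k_Y$ by (c). Likewise $A_n$ is on $\operatorname{cl}(k_V,k_X)$, which does not contain $k_N$ by (c). So $\operatorname{cl}(A_n,k_N)$ is a line, different from $\operatorname{cl}(k_O,k_X)$ because the latter does not contain $k_N$ by (b). Distinct lines meet in at most one point, so each point of a chain is determined by the earlier ones.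

**Definition.** A quadrangle $k$ is *closed* if it has a chain and $A_{p-1}\subseteq\operatorname{cl}(k_O,k_N)$; it is *open* if it has a chain and $A_{p-1}\not\subseteq\operatorname{cl}(k_O,k_N)$.

By (d), no quadrangle is both closed and open. In the additive example the chain is $B_n=\operatorname{cl}(w+nx)$, $A_n=\operatorname{cl}(w+y+nx)$. Since $w+y+(p-1)x=w-(x-y)+px$, this quadrangle is closed in characteristic $p$ and open in every other characteristic. In the multiplicative example the chain is $B_n=\operatorname{cl}(wx^n)$, $A_n=\operatorname{cl}(wyx^n)$, and $wyx^{p-1}=w(x/y)^{-1}x^p$. Here $x^p$ is never algebraic over $F(w,x/y)$, so this quadrangle is open in every characteristic, $p$ included.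

## 6. Closedness passes along a shared line

The claim to prove is that two quadrangles which agree on one label line are both closed or both not closed. In projective geometry one would place the quadrangles in two planes, find a center $o$ of perspective, and project one plane onto the other: send $x$ to $\operatorname{cl}(o,x)\cap P'$. Here this stops at once, since by the example above an intersection that should be a point may be only $F$. The way around is to project only points obtained as intersections of two lines whose projections are already known, and to get the existence of the image from the following lemma. It is the only existence statement we shall need.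

**Lemma 1 (Ingleton–Main).** If lines $L_1,L_2,L_3$ satisfy $r(L_i\vee L_j)=3$ for $i\ne j$ and $r(L_1\vee L_2\vee L_3)=4$, then $L_1\cap L_2\cap L_3$ is a point.

*Proof.* Let $L_3=\operatorname{cl}(x,y)$ and $L_{12}=L_1\vee L_2$. The rank hypotheses say that $(x,y)$ has transcendence degree $1$ over each of $L_1$, $L_2$, $L_{12}$.

**Step 1.** *One polynomial controls $(x,y)$ over each of these fields.* Let $L$ be one of them. The polynomials in $L[\xi,\eta]$ vanishing at $(x,y)$ form a nonzero prime ideal, which therefore contains an irreducible $f$. If it also contained some $g$ not divisible by $f$, then elimination (Gauss's lemma) would give in the ideal a nonzero polynomial in $\xi$ alone and one in $\eta$ alone, so $x$ and $y$ would both be algebraic over $L$. So the ideal is generated by $f$. Let $f_1,f_2$ be the generators over $L_1,L_2$.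

**Step 2.** *$f_1,f_2$ stay irreducible over $L_{12}$*, because $L_1,L_2$ are algebraically closed. Indeed, suppose $f_i=gh$ over $L_{12}$ with $g,h$ nonconstant. Fix a graded monomial order and scale $f_i,g,h$ to have leading coefficient $1$. The other coefficients of $g,h$ solve a polynomial system over $L_i$. By the Nullstellensatz, as in Step 3 of Section 3, the system is solvable in $L_i$, which factors $f_i$ over $L_i$ with the same leading monomials, a contradiction.

**Step 3.** *Compare.* The generator over $L_{12}$ divides $f_1$ and $f_2$ in $L_{12}[\xi,\eta]$; as both are irreducible there, $f_1$ and $f_2$ are proportional. Scale both so that one common monomial has coefficient $1$. Then $f_1=f_2$ has its coefficients in $D:=L_1\cap L_2$. By (6), $r(D)\le 2+2-3=1$. Since $(x,y)$ satisfies a nontrivial equation over $D$,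
$$2=r(L_3)\le r(D\vee L_3)\le r(D)+1\le2 .$$
So $r(D)=1$ and $D\vee L_3=L_3$, that is, $D\subseteq L_3$, and $L_1\cap L_2\cap L_3=D$ is a point. $\square$

**Lemma 2.** Let $k,k'$ be quadrangles with $k_\gamma=k'_\gamma$ for the three labels $\gamma$ of some label line $\Lambda$. If $k$ is closed, then $k'$ is closed.

*Proof.* Let $P,P'$ be the planes of $k,k'$, and $L$ the common line of $\Lambda$.

*Case 1: $P\ne P'$.* Then $P\cap P'$ contains $L$ and has rank at most $2$, so $P\cap P'=L$; by (6), $r(P\vee P')\le4$, hence it equals $4$.

**Step 1.** *Find the center of perspective.* Let $x_1,x_2,x_3$ be the common points. The three labels off $\Lambda$ lie on the three other label lines only, two on each, together with one label of $\Lambda$. So the remaining points $y_1,y_2,y_3$ of $k$ can be named so that $\{x_1,y_2,y_3\}$, $\{x_2,y_1,y_3\}$, $\{x_3,y_1,y_2\}$ are collinear. Let $y_1',y_2',y_3'$ be the correspondingly labeled points of $k'$. By (b), no $y_i$ is on $L=P\cap P'$, so $y_i\not\subseteq P'$; likewise $y_i'\not\subseteq P$. Write $\overline{y_iy_i'}=\operatorname{cl}(y_i,y_i')$, a line.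

The lines $\overline{y_1y_1'}$ and $\overline{y_2y_2'}$ lie in $\operatorname{cl}(x_3,y_1,y_1')$, because $y_2\subseteq\operatorname{cl}(x_3,y_1)$ and $y_2'\subseteq\operatorname{cl}(x_3,y_1')$. This flat has rank $3$, since $x_3,y_1'$ are distinct points of $P'$ and $y_1\not\subseteq P'$. The join of the two lines contains $x_3\subseteq\operatorname{cl}(y_1,y_2)$, so it is this whole plane. The same holds for the other pairs. The join of all three lines contains $\operatorname{cl}(y_1,y_2,y_3)$, hence $x_1,x_2,x_3$ and so $P$; likewise it contains $P'$. It is $P\vee P'$, of rank $4$. By Lemma 1 the three lines share a point $o$. If $o\subseteq P$, then $o$ is the one point of $\overline{y_1y_1'}\cap P$, namely $y_1$, and likewise $o=y_2$, a contradiction. So $o\not\subseteq P$, and symmetrically $o\not\subseteq P'$.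

**Step 2.** *Replace projection by a relation.* For points $x\subseteq P$, $x'\subseteq P'$ write $x\sim x'$ if $\operatorname{cl}(o,x)=\operatorname{cl}(o,x')$. Then $k_\gamma\sim k_\gamma'$ for all six labels: this is trivial for the common points and true for $y_i,y_i'$ because $o$ is a point of $\overline{y_iy_i'}$ different from both. If $x\sim x'$, $y\sim y'$ and $x\ne y$, then $x'\ne y'$; otherwise $\operatorname{cl}(o,x)=\operatorname{cl}(o,y)=\operatorname{cl}(x,y)\subseteq P$ would contain $o$.

**Step 3.** *Intersection points have partners.*

(α) *Let $u_i\sim u_i'$, $v_i\sim v_i'$, $u_i\ne v_i$ for $i=1,2$, and let the lines $\ell_i=\operatorname{cl}(u_i,v_i)$ be distinct and meet in a point $g$. Then there is a point $g'\sim g$ on both $\ell_i'=\operatorname{cl}(u_i',v_i')$.*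

By Step 2 the $\ell_i'$ are lines. If $\ell_1'=\ell_2'$, then
$$\operatorname{cl}(o,u_1,v_1)=\operatorname{cl}(o,u_1',v_1')=\operatorname{cl}(o,u_2',v_2')=\operatorname{cl}(o,u_2,v_2)$$
is a plane different from $P$, since it contains $o$. It meets $P$ in rank at most $2$, which forces $\ell_1=\ell_2$, a contradiction. So $\ell_1'\ne\ell_2'$ and $\ell_1'\vee\ell_2'=P'$. Put $m=\operatorname{cl}(o,g)$, a line. Both $m$ and $\ell_i'$ lie in the plane $\operatorname{cl}(o,u_i,v_i)$, and $o$ is on $m$ but not on $\ell_i'\subseteq P'$; so $r(m\vee\ell_i')=3$. Finally $m\vee\ell_1'\vee\ell_2'=P'\vee o$ has rank $4$. Lemma 1 gives a point $g'$ on $m,\ell_1',\ell_2'$. As $g'\subseteq P'$, we have $g'\ne o$, so $\operatorname{cl}(o,g')=m=\operatorname{cl}(o,g)$.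

(β) *If $u\sim u'$, $v\sim v'$, $g\sim g'$, $u\ne v$ and $g\subseteq\operatorname{cl}(u,v)$, then $g'\subseteq\operatorname{cl}(u',v')$.*

Indeed $g'\subseteq\operatorname{cl}(o,g)\cap P'\subseteq\operatorname{cl}(o,u,v)\cap P'=\operatorname{cl}(o,u',v')\cap P'$. The plane $\operatorname{cl}(o,u',v')$ contains $o$, so it differs from $P'$ and the intersection has rank at most $2$. It contains the line $\operatorname{cl}(u',v')$, so it equals it.

**Step 4.** *Carry the chain over.* Let $k$ be closed. Apply (α) successively to $A_1,B_2,A_2,\dots,A_{p-1}$: for $A_n$ with the pairs $(B_n,k_Y)$ and $(k_V,k_X)$, for $B_{n+1}$ with the pairs $(A_n,k_N)$ and $(k_O,k_X)$. The two lines are distinct by (d). We get a chain $A_1',B_2',A_2',\dots,A_{p-1}'$ of $k'$ with $A_n\sim A_n'$. As $A_{p-1}\subseteq\operatorname{cl}(k_O,k_N)$, (β) gives $A_{p-1}'\subseteq\operatorname{cl}(k_O',k_N')$. So $k'$ is closed.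

*Case 2: $P=P'$.* The trick is to tilt the plane of $k$ about $L$. Choose $b\in P\setminus L$, so that $P=\operatorname{cl}(L\cup\{b\})$. Let $t$ be transcendental over $K$ and let $K'$ be an algebraic closure of $K(t)$. The $L$-isomorphism $L(b)\to L(t)$, $b\mapsto t$, extends to an isomorphism $\tau$ of $P$ onto the algebraic closure $P''$ of $L(t)$ in $K'$. Flats of $K$ are algebraically closed fields, so they are flats of $K'$ with the same joins and ranks; the points of a chain of $k$ or $k'$ lie in $P\subseteq K$. Thus closedness of $k$ or $k'$ means the same in $K$ and in $K'$. As $\tau$ fixes $L\supseteq F$, the family $k''=\tau(k)$ is a quadrangle with plane $P''\ne P$, it is closed because $k$ is, and it agrees with $k$ and $k'$ on $\Lambda$. Case 1 in $K'$, applied to $k''$ and $k'$, shows that $k'$ is closed. $\square$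

## 7. Four quadrangles that no algebraic matroid contains

By Lemma 2, a closed and an open quadrangle cannot agree on a label line. We now write down a list of rank conditions that forces a closed quadrangle to be connected to an open one by two intermediate quadrangles. Let
$$\Pi=\{a_1,a_2,a_3,d_1,d_2,d_3,e,z\},\quad Q=\{q_\gamma:\gamma\in\Gamma\setminus\{N,Y,X\}\},\quad C=\{c_\gamma:\gamma\in\Gamma\setminus\{N,U,V\}\},$$
and $E=\Pi\cup Q\cup C$. Then $|Q|=|C|=2p$ and $|E|=4p+8$. Identify

* $E_R:=\{d_1,d_2,d_3\}\cup Q$ with $\Gamma$ by $d_1\leftrightarrow N$, $d_2\leftrightarrow Y$, $d_3\leftrightarrow X$, $q_\gamma\leftrightarrow\gamma$;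
* $E_S:=\{z,e,a_3\}\cup C$ with $\Gamma$ by $z\leftrightarrow N$, $e\leftrightarrow U$, $a_3\leftrightarrow V$, $c_\gamma\leftrightarrow\gamma$.

**Proposition 3.** Let $H$ be a matroid on $E$ such that

* (D1) $H|E_R=R$;
* (D2) $H|E_S=S$;
* (D3) any two elements of $\Pi$ are independent, $\Pi$ and $\{a_1,d_2,d_3\}$ have rank $3$, and each of the following triples has rank $2$:
$$d_1d_2d_3,\quad a_1a_2d_3,\quad a_1a_3d_2,\quad a_2a_3d_1,\quad zd_2d_3,\quad a_1ed_3,\quad ea_3z.\tag{7}$$

Then $H$ is not algebraic over any field, of any characteristic.

*Proof.* Suppose $H$ is algebraic over $F$ via $\psi:E\to K$, with $F\subseteq K$ as in Section 5. By (D1)–(D3) no element of $E$ is a loop, so each $x\in E$ gives a point $\operatorname{cl}(\psi(x))$, and ranks of joins are ranks in $H$. Consider four labeled families of points: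

| | $N$ | $Y$ | $X$ | $O$ | $U$ | $V$ |
|---|---|---|---|---|---|---|
| $k^R$ | $d_1$ | $d_2$ | $d_3$ | $q_O$ | $q_U$ | $q_V$ |
| $k^0$ | $d_1$ | $d_2$ | $d_3$ | $a_1$ | $a_2$ | $a_3$ |
| $k^1$ | $z$ | $d_2$ | $d_3$ | $a_1$ | $e$ | $a_3$ |
| $k^S$ | $z$ | $c_Y$ | $c_X$ | $c_O$ | $e$ | $a_3$ |

*$k^0$ and $k^1$ are quadrangles*, by (D3). For the label lines $XYN,OXU,OYV,UVN$, the triples of $k^0$ are $d_1d_2d_3$, $a_1a_2d_3$, $a_1a_3d_2$, $a_2a_3d_1$, and those of $k^1$ are $zd_2d_3$, $a_1ed_3$, $a_1a_3d_2$, $ea_3z$. All are in (7). The points are distinct because pairs are independent, and the rank is $3$ because both families contain $\{a_1,d_2,d_3\}$ and lie in $\Pi$.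

*$k^R$ is a closed quadrangle.* The six vectors $v_O,\dots,v_N$ are pairwise independent mod $p$ and have rank $3$, and (4) gives the collinearities. By (5) the points of $q_{A_n},q_{B_n}$ form its chain; for instance $\{A_n,B_n,Y\}$ has rank $2$ in $R$ and $B_n,Y$ are independent, so the point of $q_{A_n}$ is on $\operatorname{cl}(B_n,k_Y)$. Since $v_{A_{p-1}}=v_O-v_N$ mod $p$, the quadrangle is closed.

*$k^S$ is an open quadrangle.* The same relations (4), (5) over $\mathbb Q$ show that it is a quadrangle with chain $c_{A_n},c_{B_n}$, and $\{A_{p-1},O,N\}$ has rank $3$ in $S$ by Section 4.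

Now $k^R,k^0$ agree on $XYN$ (points $d_3,d_2,d_1$), $k^0,k^1$ agree on $OYV$ (points $a_1,d_2,a_3$), and $k^1,k^S$ agree on $UVN$ (points $e,a_3,z$). Lemma 2, applied three times, gives: $k^R$ closed, so $k^0$ closed, so $k^1$ closed, so $k^S$ closed. But $k^S$ is open, a contradiction. $\square$

It remains to construct $M$, algebraic in characteristic $p$, whose dual satisfies (D1)–(D3).

## 8. The matroid $M_p$: shifted sums and scaled products

By (2) and (3), condition (D1) for $M^*$ says: once the elements outside $E_R$ are made constants, the elements of $E_R$ represent $R^*$. So we first need to recognize $R^*$ and $S^*$.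

We change two signs to make the relations symmetric. Let $\rho_\gamma\in\mathbb F_p^3$ be $v_\gamma$ mod $p$, except $\rho_X=-v_X$; let $\sigma_\gamma\in\mathbb Q^3$ be $v_\gamma$, except $\sigma_U=-v_U$. The matroids are still $R$ and $S$, and now
$$\rho_N+\rho_Y+\rho_X=0,\qquad\sigma_N+\sigma_U+\sigma_V=0.\tag{8}$$

**Lemma 4.** Let $L$ be a field and $(x_\gamma)_{\gamma\in\Gamma}$ elements of an extension with $\operatorname{trdeg}_LL(x_\gamma:\gamma\in\Gamma)=2p$.

(add) Let $L\supseteq\mathbb F_p$. If $\sum_\gamma n_\gamma x_\gamma$ is algebraic over $L$ for all $n=(f(\rho_\gamma))_\gamma$ with $f$ a linear functional on $\mathbb F_p^3$, then the algebraic matroid of $(x_\gamma)$ over $L$ is $R^*$.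

(mult) Let all $x_\gamma$ be nonzero. If $\prod_\gamma x_\gamma^{n_\gamma}$ is algebraic over $L$ for all integral vectors $n=(f(\sigma_\gamma))_\gamma$ with $f$ a linear functional on $\mathbb Q^3$, then the algebraic matroid of $(x_\gamma)$ over $L$ is $S^*$.

*Proof.* Let $I$ be a basis of the dual, so that $\Gamma\setminus I$ is a basis of $R$ (resp. $S$), of size $3$, and $|I|=2p$. For $\gamma_0\notin I$ take $f$ nonzero on $\gamma_0$ and zero on the other two elements of $\Gamma\setminus I$, scaled in the second case so that $n$ is integral. Then $n$ is supported on $I\cup\{\gamma_0\}$ with $n_{\gamma_0}\ne0$, so $x_{\gamma_0}$ is algebraic over $L(x_\gamma:\gamma\in I)$. This holds for all three $\gamma_0$, so $\operatorname{trdeg}_LL(x_\gamma:\gamma\in I)=2p=|I|$ and $I$ is independent. Conversely, let $I$ be dependent in the dual. Then $\Gamma\setminus I$ does not span; take $f\ne0$ vanishing on it, scaled to be integral in the second case. Then $n\ne0$ and $n$ is supported on $I$. If the $x_\gamma$, $\gamma\in I$, were algebraically independent, the nonzero linear form $\sum n_\gamma x_\gamma$, resp. the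 nontrivial monomial $\prod x_\gamma^{n_\gamma}$, would be transcendental over $L$, contrary to hypothesis. $\square$

*Generic solutions.* Let $w_1,\dots,w_{2p},u_1,\dots,u_{2p}$ be indeterminates over $\mathbb F_p$. Let $\beta_1,\dots,\beta_{2p}$ be a basis of $\{\beta\in\mathbb F_p^\Gamma:\sum\beta_\gamma\rho_\gamma=0\}$, and $b_1,\dots,b_{2p}\in\mathbb Z^\Gamma$ a $\mathbb Q$-basis of $\{b\in\mathbb Q^\Gamma:\sum b_\gamma\sigma_\gamma=0\}$. Put
$$h_\gamma=\sum_j\beta_{j,\gamma}w_j,\qquad g_\gamma=\prod_ju_j^{b_{j,\gamma}} .$$
For $n=(f(\rho_\gamma))$ we have $\sum_\gamma n_\gamma h_\gamma=\sum_jw_jf(\sum_\gamma\beta_{j,\gamma}\rho_\gamma)=0$; likewise $\prod_\gamma g_\gamma^{n_\gamma}=1$ for integral $n=(f(\sigma_\gamma))$. The $h_\gamma$ are linear forms whose coefficient matrix has rank $2p$. For the $g_\gamma$, choose $2p$ labels giving a nonsingular square exponent matrix; by Cramer's rule some nonzero power of each $u_j$ is a Laurent monomial in these $g_\gamma$. So both families have transcendence degree $2p$ over $\mathbb F_p$, and by Lemma 4 they represent $R^*$ and $S^*$ over $\mathbb F_p$.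

*How to glue them.* In the conditions of Lemma 4 only $n=(f(\rho_\gamma))$ occurs, and by (8) $n_N+n_Y+n_X=0$. So we may shift $h_N,h_Y,h_X$ by elements $t_1,t_2,t_3$ and need only the differences of the $t_i$ to be constants; their common part is free. In the same way $n_N+n_U+n_V=0$ for $\sigma$, so $g_N,g_U,g_V$ may be multiplied by a common free factor $\theta$ and by constants. The elements of $\Pi$ are to make the right things constant. Let $\delta_1,\delta_2,\delta_3,\zeta,\varepsilon$ be further indeterminates and put
$$\lambda=g_U/g_N,\qquad\kappa=g_V/g_N,\qquad t_1=\delta_1-h_N,\quad t_2=\delta_2-h_Y,\quad t_3=\delta_3-h_X,$$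
$$s_1=t_2-t_3,\quad s_2=t_3-t_1,\quad s_3=t_1-t_2,\qquad\text{so } s_1+s_2+s_3=0.$$

**Definition.** $M=M_p$ is the algebraic matroid over $\mathbb F_p$ of the map $\phi$ on $E$ given by
$$\phi(d_i)=\delta_i,\quad\phi(q_\gamma)=h_\gamma,\quad\phi(c_\gamma)=g_\gamma,\quad\phi(z)=\zeta,\quad\phi(e)=\varepsilon,$$
$$\phi(a_1)=\frac{s_1\zeta\lambda}\varepsilon,\qquad\phi(a_2)=\frac{s_2\zeta\lambda}\varepsilon,\qquad\phi(a_3)=s_3\zeta\kappa .$$

With $\theta=\zeta/g_N$ and $\omega=\zeta\lambda/\varepsilon$ this reads
$$\delta_1=h_N+t_1,\ \ \delta_2=h_Y+t_2,\ \ \delta_3=h_X+t_3;\qquad \zeta=g_N\theta,\ \ \varepsilon=g_U\theta\,\omega^{-1},\ \ \phi(a_3)=g_V\theta\,s_3;\tag{9}$$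
and $\phi(a_1)=s_1\omega$, $\phi(a_2)=s_2\omega$. The left half of (9) is the shifted-sum pattern on $d_1,d_2,d_3$, the right half the scaled-product pattern on $z,e,a_3$.

*The case $p=2$ by hand.* Here $\Gamma=\{O,U,V,X,Y,N,A_1\}$. The three coordinate functionals give, mod $2$, $h_X+h_N+h_U+h_{A_1}=0$, $h_Y+h_N+h_V+h_{A_1}=0$, $h_O+h_U+h_V+h_{A_1}=0$. We may take $h_N,h_U,h_V,h_{A_1}=w_1,w_2,w_3,w_4$, and then $h_X=w_1+w_2+w_4$, $h_Y=w_1+w_3+w_4$, $h_O=w_2+w_3+w_4$. The multiplicative relations are $g_Xg_Ng_U^{-1}g_{A_1}=1$, $g_Yg_N^{-1}g_Vg_{A_1}=1$, $g_Og_U^{-1}g_Vg_{A_1}=1$; with $g_N,g_U,g_V,g_{A_1}=u_1,u_2,u_3,u_4$ we get $g_X=\frac{u_2}{u_1u_4}$, $g_Y=\frac{u_1}{u_3u_4}$, $g_O=\frac{u_2}{u_3u_4}$. So the $16$ elements of $M_2$ are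
$$\delta_1,\ \delta_2,\ \delta_3,\ \zeta,\ \varepsilon;\qquad w_2+w_3+w_4,\ w_2,\ w_3,\ w_4;\qquad \frac{u_2}{u_1u_4},\ \frac{u_1}{u_3u_4},\ \frac{u_2}{u_3u_4},\ u_4;$$
$$\frac{(\delta_2+\delta_3+w_2+w_3)\,\zeta u_2}{\varepsilon u_1},\qquad\frac{(\delta_1+\delta_3+w_2+w_4)\,\zeta u_2}{\varepsilon u_1},\qquad\frac{(\delta_1+\delta_2+w_3+w_4)\,\zeta u_3}{u_1}.$$

*$M$ is algebraic over every field $F$ of characteristic $p$.* Let $k_0=\mathbb F_p(w,u,\delta,\zeta,\varepsilon)$, with $4p+5$ indeterminates, inside the rational function field $F(w,u,\delta,\zeta,\varepsilon)$. An algebraic relation over $\mathbb F_p$ is one over $F$. Conversely, let elements of $k_0$ be algebraically independent over $\mathbb F_p$, and extend them to a transcendence basis $T$ of $k_0/\mathbb F_p$, with $|T|=4p+5$. All indeterminates are algebraic over $\mathbb F_p(T)$, hence over $F(T)$; so $\operatorname{trdeg}_FF(T)=4p+5$ and $T$ is algebraically independent over $F$. Thus $\phi$, read over $F$, represents the same matroid $M$.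

## 9. The ranks of $M_p$ and of its dual

All closures below are taken in an algebraic closure of $k_0$.

**Step 1.** *The rank of $M$, by making $Q\cup C$ constant.* Since $h$ represents $R^*$ and $g$ represents $S^*$, (1) gives
$$\operatorname{trdeg}_{\mathbb F_p}\mathbb F_p(\phi(Q))=2p-3+r_R(\{N,Y,X\})=2p-1,\qquad\operatorname{trdeg}_{\mathbb F_p}\mathbb F_p(\phi(C))=2p-3+r_S(\{N,U,V\})=2p-1 .$$
As $\rho_N,\rho_Y,\rho_X$ are pairwise independent with sum $0$, every triple in $\mathbb F_p^3$ with sum $0$ occurs as $(f(\rho_N),f(\rho_Y),f(\rho_X))$. Taking $(0,1,-1)$ and its cyclic shifts in $\sum f(\rho_\gamma)h_\gamma=0$ gives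
$$h_Y-h_X,\quad h_X-h_N,\quad h_N-h_Y\ \in\ \mathbb F_p(\phi(Q)).\tag{10}$$
In the same way, functionals on $\mathbb Q^3$ with values proportional to $(-1,1,0)$ and $(-1,0,1)$ on $(\sigma_N,\sigma_U,\sigma_V)$ show that
$$\text{nonzero powers of }\lambda\text{ and }\kappa\text{ lie in }\mathbb F_p(\phi(C)).\tag{11}$$
Let $G$ be the algebraic closure of $\mathbb F_p(\phi(Q\cup C))$. It has transcendence degree $(2p-1)+(2p-1)=4p-2$, because the $w_j$ and the $u_j$ are independent of one another. It contains $\lambda,\kappa$ and the differences of $h_N,h_Y,h_X$. So $s_1=\delta_2-\delta_3-(h_Y-h_X)$, and similarly $s_2,s_3$, are differences of $\delta$'s up to constants in $G$, and $\phi(\Pi)\subseteq G(\delta_1,\delta_2,\delta_3,\zeta,\varepsilon)$. As $G$ lies in the closure of $\mathbb F_p(w,u)$, the elements $\delta_1,\delta_2,\delta_3,\zeta,\varepsilon$ are algebraically independent over $G$. Hence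
$$r(M)=(4p-2)+5=4p+3,\qquad r(M^*)=(4p+8)-(4p+3)=5 .$$

**Step 2.** *Condition (D3).* For $A\subseteq\Pi$, (1) becomes
$$r^*(A)=|A|-\bigl(5-\operatorname{trdeg}_GG(\phi(\Pi\setminus A))\bigr).$$
In particular $r^*(\Pi)=8-5=3$. Call an element *known* if it is algebraic over $G(\phi(\Pi\setminus A))$, the field of what is kept after removing $A$. Then $A$ is independent in $M^*$ iff $\delta_1,\delta_2,\delta_3,\zeta,\varepsilon$ are all known.

*Sets inside $\{a_1,a_2,a_3,d_1,d_2,d_3\}$.* Here $\zeta,\varepsilon$ are kept, so keeping $a_i$ amounts to keeping $s_i$. Up to constants in $G$ and sign, $\delta_i$ corresponds to the edge $0i$ and $s_i$ to the edge $jk$, where $\{i,j,k\}=\{1,2,3\}$, of the complete graph $K_4$ on $\{0,1,2,3\}$. If the kept edges connect all four vertices, then following a path from $0$ to $i$ makes $\delta_i$ known. Disconnecting $K_4$ requires removing a vertex star (three edges) or the four edges between two pairs of vertices. So removing any two edges, or three edges that are not a star, leaves a connected graph. Therefore all pairs are independent, and so is $\{a_1,d_2,d_3\}$, the triangle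 on $0,2,3$. If a star is removed, the three kept edges form a triangle. The corresponding elements are dependent over $G$, so with $\zeta,\varepsilon$ the kept degree is at most $4$. Thus the stars at $0,1,2,3$, namely $\{d_1,d_2,d_3\}$, $\{d_1,a_2,a_3\}$, $\{d_2,a_1,a_3\}$, $\{d_3,a_1,a_2\}$, are dependent.

*Pairs containing $e$ or $z$ are independent.*

* $\{e,z\}$: the $\delta$'s are known, hence the $s_i$; then $\phi(a_3)$ gives $\zeta$ and $\phi(a_1)$ gives $\varepsilon$.
* $\{e,a_i\}$: the $\delta$'s and $\zeta$ are known, and $a_1$ or $a_2$ is kept and gives $\varepsilon$.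
* $\{e,d_i\}$: $\zeta$ is known and $\phi(a_3)$ gives $s_3$. Then $\phi(a_1)+\phi(a_2)=-s_3\zeta\lambda/\varepsilon$ gives $\varepsilon$, so all $s_j$ are known; with two $\delta$'s known, the third is known.
* $\{z,a_i\}$: the $\delta$'s and $\varepsilon$ are known, and any kept $a_j$ gives $\zeta$.
* $\{z,d_i\}$: $\varepsilon$ and the two other $\delta$'s are known, so $s_i$ is known; then $\phi(a_i)$ gives $\zeta$, hence all $s_j$, hence $\delta_i$.

*Three more dependent triples.* In each case the five kept elements have transcendence degree at most $4$ over $G$.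

* $\{a_1,e,d_3\}$ removed: kept are $a_2,a_3,d_1,d_2,z$, and $\phi(a_3)=s_3\zeta\kappa$ is algebraic over $G(\delta_1,\delta_2,\zeta)$.
* $\{z,d_2,d_3\}$ removed: kept are $a_1,a_2,a_3,d_1,e$, and $\bigl(\phi(a_1)+\phi(a_2)\bigr)\varepsilon/\lambda+\phi(a_3)/\kappa=\zeta(s_1+s_2+s_3)=0$ makes $\phi(a_3)$ algebraic over $G(\phi(a_1),\phi(a_2),\varepsilon)$.
* $\{z,e,a_3\}$ removed: kept are $a_1,a_2,d_1,d_2,d_3$, and $\phi(a_1)/\phi(a_2)=s_1/s_2$ lies in $G(\delta_1,\delta_2,\delta_3)$.

Altogether, any two elements of $\Pi$ are independent in $M^*$, $r^*(\Pi)=3=r^*(\{a_1,d_2,d_3\})$, and the seven triples (7) are dependent with independent pairs, so of rank exactly $2$. This is (D3).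

**Step 3.** *Condition (D1).* Let $L$ be the algebraic closure of $\mathbb F_p(\phi(E\setminus E_R))$, where $E\setminus E_R=\{a_1,a_2,a_3,e,z\}\cup C$. By (11) it contains $\lambda,\kappa$; it contains $\zeta,\varepsilon$; hence it contains $s_1,s_2,s_3$. So $L$ is the closure of $\mathbb F_p(\phi(C),\zeta,\varepsilon,s_1,s_2)$. Over $\mathbb F_p(w,u)$, the elements $s_1,s_2$ are linearly independent forms in the $\delta$'s up to constants, so $s_1,s_2,\zeta,\varepsilon$ are algebraically independent over $\mathbb F_p(\phi(C))$, and $\operatorname{trdeg}_{\mathbb F_p}L=(2p-1)+4=2p+3$. Hence $\operatorname{trdeg}_LL(\phi(E_R))=(4p+3)-(2p+3)=2p$. Let $x_\gamma$ be the values of $\phi$ on $E_R$, labeled by $\Gamma$. For $n=(f(\rho_\gamma))$, (9) gives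
$$\sum_\gamma n_\gamma x_\gamma=\sum_\gamma n_\gamma h_\gamma+n_Nt_1+n_Yt_2+n_Xt_3 .$$
The first sum is $0$. As $n_N+n_Y+n_X=0$ by (8), the rest is a combination of differences of the $t_i$, that is, of $s_1,s_2,s_3\in L$. By Lemma 4 (add) and (3), $M/(E\setminus E_R)=R^*$, and (2) gives $M^*|E_R=R$.

**Step 4.** *Condition (D2).* Let $L$ now be the algebraic closure of $\mathbb F_p(\phi(E\setminus E_S))$, where $E\setminus E_S=\{a_1,a_2,d_1,d_2,d_3\}\cup Q$. It contains the $\delta_i$ and, by (10), the $s_i$; hence it contains $\omega=\phi(a_1)/s_1=\zeta\lambda/\varepsilon$. Since $\phi(a_2)=s_2\omega$, $L$ is the closure of $\mathbb F_p(\phi(Q),\delta_1,\delta_2,\delta_3,\omega)$. The $\delta_i$ are independent over $\mathbb F_p(w)$ and $\omega$ is transcendental over $\mathbb F_p(w,\delta)$, so $\operatorname{trdeg}_{\mathbb F_p}L=(2p-1)+3+1=2p+3$ and $\operatorname{trdeg}_LL(\phi(E_S))=2p$. Let $x_\gamma$ be the values of $\phi$ on $E_S$, labeled by $\Gamma$; all are nonzero. For integral $n=(f(\sigma_\gamma))$ we have $n_N+n_U+n_V=0$ by (8), so by (9) the factor $\theta$ cancels: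
$$\prod_\gamma x_\gamma^{n_\gamma}=\theta^{\,n_N+n_U+n_V}\,\omega^{-n_U}s_3^{n_V}\prod_{\gamma\in\Gamma}g_\gamma^{n_\gamma}=\omega^{-n_U}s_3^{n_V}\in L .$$
By Lemma 4 (mult) and (3), $M/(E\setminus E_S)=S^*$, and (2) gives $M^*|E_S=S$.

**Step 5.** *Theorem B.* $M_p$ has $4p+8$ elements, rank $4p+3$, and is algebraic over every field of characteristic $p$ by Section 8. Its dual has rank $5$ and satisfies (D1), (D2), (D3) by Steps 2–4. By Proposition 3 the dual is not algebraic over any field, of any characteristic. $\square$
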